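# Plane sections, spectral gaps, and surfaces with no normal model in $\mathbb P^3$

Throughout, $k$ is an algebraically closed field of characteristic $0$, and a *surface* is an irreducible projective algebraic surface over $k$. A smooth projective curve over $\mathbb C$ is identified with the compact Riemann surface of its complex points.

## 1. The moving kernel of a space of sections

Let $C$ be a smooth projective curve over $\mathbb C$, let $E$ be a vector bundle on $C$, and let $0\ne W\subset H^0(C,E)$ be a space of sections, $w=\dim W$. The image of the evaluation map $W\otimes\mathcal O_C\to E$ is a subsheaf $E_W\subset E$. Subsheaves of vector bundles on a smooth curve are locally free, so $E_W$ is a vector bundle, and it is generated by $W$. We write $\operatorname{rk}W$ for its rank $\rho$, which is also the generic rank of $W\otimes\mathcal O_C\to E$. (The fibre of $E_W$ at $x$ need not inject into that of $E$: if $W$ is spanned by one section with zeros, then $E_W\cong\mathcal O_C$.)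

For every $x\in C$ put
$$K_x=\ker\big(W\to E_{W,x}\big),\qquad \dim K_x=w-\rho .$$
These spaces form a holomorphic subbundle $K\subset W\otimes\mathcal O_C$ and an exact sequence $0\to K\to W\otimes\mathcal O_C\to E_W\to0$, so $\deg E_W=-\deg K$. Choose a Hermitian inner product on $W$. Let $P(x)$ be the orthogonal projection of $W$ onto $K_x^\perp$, and let $Q=I-P$ be the projection onto $K_x$. The map $x\mapsto P(x)$ is the object on which everything turns: a smooth map from $C$ to Hermitian matrices of rank $\rho$. It records how the kernel of evaluation moves.

For a smooth $f$ on $C$ write $|\nabla f|^2=|f_x|^2+|f_y|^2$ in a local coordinate $z=x+iy$. The Dirichlet energy $\int_C|\nabla f|^2\,dx\,dy$ does not depend on the coordinate (conformal invariance), so it makes sense on $C$ without choosing a metric. For matrix-valued $f$ use the Hilbert–Schmidt norm $\|\cdot\|$.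

**Proposition 1 (energy is degree).** For every Hermitian inner product on $W$,
$$\int_C|\nabla P|^2=4\pi\deg E_W .\tag{1}$$

**Proof.** If $K=0$, then $P=I$ and $E_W\cong W\otimes\mathcal O_C$, and both sides vanish. Otherwise work in an orthonormal basis of $W$, and let $\mathbf k$ be a local holomorphic frame of $K$, a $w\times(w-\rho)$ matrix. Then $Q=\mathbf k(\mathbf k^*\mathbf k)^{-1}\mathbf k^*$. A constant change of frame changes neither $Q$ nor $\partial_z\partial_{\bar z}\log\det(\mathbf k^*\mathbf k)$, so at a given point we may assume $\mathbf k^*\mathbf k=I$. Put $G=\mathbf k^*\mathbf k$. Since $\mathbf k$ is holomorphic, $G_z=\mathbf k^*\mathbf k_z$, $G_{\bar z}=\mathbf k_z^*\mathbf k$, $G_{z\bar z}=\mathbf k_z^*\mathbf k_z$. At the point,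
$$\partial_z\partial_{\bar z}\log\det G=\operatorname{tr}\big(G_{z\bar z}-G_zG_{\bar z}\big)=\operatorname{tr}(\mathbf k_z^*\mathbf k_z)-\operatorname{tr}(\mathbf k_z^*\mathbf k\mathbf k^*\mathbf k_z)=\operatorname{tr}\big(\mathbf k_z^*(I-Q)\mathbf k_z\big),$$
$$\partial_zQ=\mathbf k_z\mathbf k^*-\mathbf k(\mathbf k^*\mathbf k_z)\mathbf k^*=(I-Q)\mathbf k_z\mathbf k^* .$$
Because $\mathbf k^*\mathbf k=I$ at the point, $\|\partial_zQ\|^2=\operatorname{tr}\big((I-Q)\mathbf k_z\mathbf k_z^*(I-Q)\big)=\operatorname{tr}(\mathbf k_z^*(I-Q)\mathbf k_z)$. So $\partial_z\partial_{\bar z}\log\det G=\|\partial_zQ\|^2$.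

The degree of $K$ is computed from the curvature of the metric induced on $\det K$:
$$\deg K=-\frac{i}{2\pi}\int_C\partial\bar\partial\log\det(\mathbf k^*\mathbf k)=-\frac1\pi\int_C\|\partial_zQ\|^2dx\,dy ,$$
using $dz\wedge d\bar z=-2i\,dx\wedge dy$. Hence $\deg E_W=\frac1\pi\int\|Q_z\|^2dx\,dy$. Finally $\|Q_x\|^2+\|Q_y\|^2=2(\|Q_z\|^2+\|Q_{\bar z}\|^2)=4\|Q_z\|^2$, because $Q$ is Hermitian and so $Q_{\bar z}=(Q_z)^*$. Thus $\int|\nabla P|^2=\int|\nabla Q|^2=4\pi\deg E_W$. $\square$

**Example 1.** Let $C=\mathbb P^1$, $E=\mathcal O(1)$, $W=H^0(\mathcal O(1))$ with basis $X_0,X_1$ orthonormal. At $[1:z]$ the section $aX_0+bX_1$ has value $a+bz$, so $K_z$ is spanned by $(-z,1)$ and $\mathbf k^*\mathbf k=1+|z|^2$. Here $\partial_z\partial_{\bar z}\log(1+|z|^2)=(1+|z|^2)^{-2}$ has integral $\pi$, in agreement with $\deg E_W=1$. The projection is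
$$P(z)=\frac1{1+|z|^2}\begin{pmatrix}1&z\\ \bar z&|z|^2\end{pmatrix}.$$
For the probability measure $d\nu=\frac{dx\,dy}{\pi(1+|z|^2)^2}$ the off-diagonal entries average to $0$ by rotation, and $\int_0^\infty\frac{2r\,dr}{(1+r^2)^3}=\frac12$. So $\int P\,d\nu=\frac12I$.

**What the object is for.** Suppose the average of $P$ against a probability measure $\nu$ is the scalar matrix $\frac\rho wI$. As $\|P(x)\|^2=\rho$ everywhere, the variance of $P$ is $\rho-\rho^2/w$. If $C$ satisfies a strong Poincaré inequality, a map with this variance must have large energy, so by (1) $\deg E_W$ is large. *On a curve with a large spectral gap, a bundle of small slope has few sections compared with its rank.* We will use this to show that certain surfaces are not birational to any normal surface in $\mathbb P^3$.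

**Definition (property $\mathcal P(\kappa)$, $\kappa>0$).** There is a probability measure $\nu$ on $C$, with bounded density with respect to a smooth area form, such that for all smooth $f:C\to\mathbb C$
$$\int_C|\nabla f|^2\ \ge\ 4\pi\kappa\int_C\Big|f-\int f\,d\nu\Big|^2d\nu .\tag{2}$$

**Example 2.** On the unit sphere the first nonzero eigenvalue of the Laplacian is $2$ and the area is $4\pi$. With $\nu$ the normalized area, $\int|\nabla f|^2\ge2\cdot4\pi\int|f-\int f\,d\nu|^2d\nu$. So $\mathbb P^1$ satisfies $\mathcal P(2)$. In Example 1 (where $\nu$ is this measure) the reasoning above gives $4\pi\deg E_W\ge4\pi\cdot2\,(1-\frac12)$, i.e. $1\ge1$: nothing is lost.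

## 2. Normal surfaces in $\mathbb P^3$ and maps to curves

**The problem.** Find a surface that is not birationally equivalent to a normal surface in $\mathbb P^3$, or prove that there is none.

Every surface $X$ is birational to *some* hypersurface in $\mathbb P^3$: the field $k(X)$ is a finite extension of a purely transcendental field $k(t_1,t_2)$, and a primitive element gives a polynomial equation in three variables. The whole difficulty is the word "normal". For hypersurfaces it has a concrete meaning.

**Lemma 2.** Let $F\in k[x_0,\dots,x_3]$ be a form of positive degree. Then $\{F=0\}$ is a normal surface if and only if the common zero locus of $F$ and its partial derivatives has dimension $\le0$.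

**Proof.** By the Jacobian criterion this locus is the singular locus. A normal surface is regular in codimension $1$, so its singular locus has dimension $\le0$. Conversely, suppose the locus has dimension $\le 0$. If $F=F_1F_2$ with both factors nonconstant, then $F$ and all its partial derivatives vanish on $\{F_1=F_2=0\}$, of dimension $\ge1$, a contradiction. So $F$ is irreducible. A hypersurface satisfies Serre's condition $S_2$, our assumption is $R_1$, and $S_2+R_1$ gives normality. $\square$

**First cases by hand.** Let us test products $C\times\mathbb P^1$.

* If $C\subset\mathbb P^2$ is a smooth plane curve, the cone over $C$ in $\mathbb P^3$ is singular at most at its vertex, hence normal, and it is birational to $C\times\mathbb P^1$.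
* Let $g\ge1$ and let $f(x,z)$ be a squarefree binary form of degree $2g+2$. The surface $w^{2g}y^2=f(x,z)$ in $\mathbb P^3$ is normal. Indeed at a singular point $f_x=f_z=0$, so $x=z=0$ because $f$ is squarefree, and then $w^{2g}y^2=0$, so there are at most two singular points. Put $z=1$ and $s=w^gy$. The function field is $k(x,s)(w)$ with $s^2=f(x,1)$. So the surface is birational to $\{s^2=f(x,1)\}\times\mathbb P^1$, the product of a hyperelliptic curve of genus $g$ with $\mathbb P^1$.

So $C\times\mathbb P^1$ may well have a normal model even when $C$ has large genus, and a condition on $C$ other than large genus is needed. We remember from the second example the shape of the fibres over $C$. The closure of the fibre over $(x_0,s_0)$, $s_0\neq0$, is $\{x=x_0z,\ w^gy=s_0z^{g+1}\}$, an irreducible *plane* curve of degree $g+1$. A general plane in $\mathbb P^3$ meets it in $g+1$ *collinear* points.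

**Definition (irreducible general fibre).** A dominant rational map $\varphi:X\dashrightarrow C$ from a variety to a smooth projective curve has *irreducible general fibre* if $k(C)$ is algebraically closed in $k(X)$.

This depends only on the extension $k(X)/k(C)$, so it transfers along birational maps. In characteristic $0$ it says that the generic fibre is geometrically irreducible. Then, on any open set where $\varphi$ is defined, the fibres over a nonempty open subset of $C$ are irreducible (EGA IV, 9.7.7). Conversely, if the general fibres are irreducible, then $k(C)$ is algebraically closed in $k(X)$: otherwise $\varphi$ factors through a cover $C'\to C$ of degree $>1$, and the general fibre falls into several disjoint nonempty pieces. For a product $C\times D$ of curves the projection to $C$ has the property. For $C'\to C$ of degree $>1$, the composite $C'\times\mathbb P^1\to C'\to C$ does not.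

**Theorem A** (over $\mathbb C$). Let $C$ be a smooth projective curve of genus $g\ge3$ satisfying $\mathcal P(\kappa)$ with
$$\kappa^2\ \ge\ 256(g-1)+128\kappa .\tag{3}$$
Then no normal surface $X\subset\mathbb P^3$ admits a dominant rational map $X\dashrightarrow C$ with irreducible general fibre.

**Theorem B.** Let $k$ be algebraically closed of characteristic $0$ and $p>10^5$ a prime. No surface over $k$ having a dominant rational map to the modular curve $X_0(p)_k$ with irreducible general fibre is birational to a normal surface in $\mathbb P^3$. In particular $X_0(p)\times\mathbb P^1$ is not, and neither is $X_0(p)\times D$ for any smooth projective curve $D$.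

So the surfaces asked for exist. One may take $X_0(100003)\times\mathbb P^1$. Sections 3–8 prove Theorem A, Sections 9 and 10 deduce Theorem B.

## 3. Smooth plane sections covering $C$

From here to the end of Section 8, suppose that $X\subset\mathbb P^3$ is a normal surface of degree $d$ over $\mathbb C$, with a dominant rational map $\varphi:X\dashrightarrow C$ with irreducible general fibre, where $C$ is as in Theorem A. We look for a contradiction.

**Step 1: the incidence cover.** *This step produces the degree $m$ and sets up the family in which points of fibres will be moved around.*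

Let $\Sigma\subset X$ consist of $\mathrm{Sing}\,X$ and the indeterminacy points of $\varphi$. It is finite because $X$ is a normal surface. Put $X^\circ=X\setminus\Sigma$, a smooth surface on which $\varphi$ is a morphism. By generic smoothness and the hypothesis there is a nonempty open $U\subset C$ such that for $c\in U$ the fibre $F_c^\circ\subset X^\circ$ of $\varphi$ is a smooth irreducible curve. Let $F_c$ be its closure. As $F_c^\circ$ is closed in $X^\circ$, we have $F_c\setminus F_c^\circ\subset\Sigma$. Let
$$T_0=\{(\Pi,c):\ \Pi\subset\mathbb P^3\text{ a plane},\ \Pi\cap\Sigma=\emptyset,\ c\in U\},$$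
$$I_0=\{(x,\Pi,c):\ (\Pi,c)\in T_0,\ x\in\Pi\cap X,\ \varphi(x)=c\}.$$
In $I_0$ the point $x$ is automatically in $X^\circ$, so $I_0$ is closed in $X\times T_0$ and $I_0\to T_0$ is proper. It is surjective, since a plane meets the curve $F_c$, and if it avoids $\Sigma$ it meets $F_c^\circ$. On the other hand $c=\varphi(x)$ is determined by $x$. The fibre of $I_0$ over $x\in X^\circ\cap\varphi^{-1}(U)$ is the set of planes through $x$ avoiding $\Sigma$, a nonempty open subset of a $\mathbb P^2$. Hence $I_0$ is open in a $\mathbb P^2$-bundle over a smooth irreducible surface, so it is smooth and irreducible of dimension $4=\dim T_0$. In characteristic $0$ there is a dense open $T\subset T_0$ over which $I=I_0|_T\to T$ is finite étale, of some degree $m\ge1$. The scheme fibre over $(\Pi,c)\in T$ is $F_c^\circ\cap\Pi=F_c\cap\Pi$, so this is $m$ reduced points.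

**Step 2: a general plane.** *This step turns normality into smoothness of a plane curve.*

Let $\Pi$ be general. Then $H=X\cap\Pi$ avoids the finite set $\Sigma$, and by Bertini $H$ is a *smooth* plane curve of degree $d$. It is therefore irreducible (two components would meet in a singular point), and $2g_H-2=d(d-3)$. This is where normality is used: a surface singular along a curve has singular plane sections.

Since $T$ is dense and open, $(\Pi,c)\in T$ for all but finitely many $c\in C$. Hence $\pi=\varphi|_H:H\to C$ is a surjective morphism of degree $m$, and for general $c$ the fibre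
$$D_c:=\pi^{-1}(c)=F_c\cap\Pi$$
consists of $m$ distinct points. From $g_H\ge g\ge3$ we get $\frac{(d-1)(d-2)}2\ge3$, so $d\ge4$. Riemann–Hurwitz gives
$$m(2g-2)\le d(d-3).\tag{4}$$

**Step 3: direct images.** *This step translates positions of points of $D_c$ into ranks of spaces of sections on $C$.*

Let $S_n=H^0(\Pi,\mathcal O(n))$ and $N_n=\dim S_n=\frac{(n+1)(n+2)}2$. For a finite $\Gamma\subset\Pi$ let $h_\Gamma(n)$ be the rank of the evaluation map $S_n\to H^0(\mathcal O_\Gamma(n))$, the number of conditions that $\Gamma$ imposes on forms of degree $n$. One can equally use forms on $\mathbb P^3$, since they restrict onto $S_n$. Put $r_n=h_{D_c}(n)$ for general $c$, so $r_n\le\min(m,N_n)$.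

Let $E_n=\pi_*\mathcal O_H(n)$, a bundle of rank $m$ on $C$. Riemann–Roch on $H$ and on $C$ gives $\deg E_n+m(1-g)=nd+1-g_H$, i.e.
$$\deg E_n=nd-\tfrac{d(d-3)}2+m(g-1).\tag{5}$$
The fibre of $E_n$ at a general $c$ is $H^0(\mathcal O_{D_c}(n))$. So the generic rank of $S_n\otimes\mathcal O_C\to E_n$ is exactly $r_n$.

**Proposition 3.** If $r_n=m$, then
$$m(g-1)\ \ge\ d\Big(\frac{d-3}2-n\Big).\tag{6}$$

**Proof.** The image of $S_n\otimes\mathcal O_C\to E_n$ is a globally generated subsheaf of full rank $m$. Its determinant is globally generated, so its degree is $\ge0$, and $\deg E_n$ is at least this degree because the quotient is torsion. Now use (5). $\square$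

**How far one gets without the spectral gap.** The natural first attempt is to play (4) and (6) against each other. We know one value of $n$ with $r_n=m$ for free: $m$ distinct points impose independent conditions in degree $m-1$, because for each point the product of $m-1$ lines, one through each of the other points and missing the given one, separates it. So (6) with $n=m-1$ gives
$$m(g-1)\ \ge\ d\Big(\frac{d-1}2-m\Big).\tag{7}$$
This excludes only those $m$ with $m\big(1+\frac{g-1}d\big)<\frac{d-1}2$, a range linear in $d$. But (4) allows $m$ as large as $\frac{d(d-3)}{2g-2}$, which is quadratic in $d$. When $d$ is large compared with $g$, the attempt stops here.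

To go on one needs two things: that $m(g-1)$ is below a smaller multiple of $d^2$ than the $\frac12d^2$ of (4), and that $D_c$ imposes independent conditions already in some degree $n_0$ that is a small fraction of $d$. Then (6) would be violated. Both would follow if $h_{D_c}$ grew quadratically for a while, like $N_n$. In general it need not: in the hyperelliptic example of Section 2 the points of $D_c$ are collinear, so $r_n=\min(m,n+1)$. But if $r_n$ is much smaller than $N_n$, then $S_n$ is a large space of sections generating a subsheaf of small rank in $E_n$, and the slopes of subsheaves of $E_n$ are under control. This is the situation that the moving kernel of Section 1 is made for.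

## 4. Balanced inner products

The reasoning after Example 1 needs an inner product on $W$ for which $\int P\,d\nu$ is scalar. It does not always exist.

**Example 3.** On $\mathbb P^1$, where $\mathcal P(2)$ holds with the measure of Example 2, take $V=H^0(\mathcal O\oplus\mathcal O(1))$: rank $2$, dimension $3$, $\deg E_V=1$. If a balanced inner product existed, we would get $1\ge2\cdot2\,(1-\frac23)=\frac43$, which is false. The culprit is the subspace $H^0(\mathcal O(1))$, for which rank$/$dimension is $\frac12<\frac23$.

The next two lemmas show that subspaces of this kind are the only obstruction.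

**Lemma 4.** Let $L$ be a line bundle on $C$ with a smooth metric, $\nu$ a finite measure with bounded density, and $\mathcal K\subset H^0(C,L)\setminus0$ compact. Then $\int\log|s|^2d\nu$ is bounded below for $s\in\mathcal K$.

**Proof.** By compactness it suffices to bound the integral for $s$ near a given $s_0\in\mathcal K$. Let $\zeta_j$ be the zeros of $s_0$, with multiplicities $\mu_j$. Choose coordinates $z$ centered at the $\zeta_j$ with disjoint closed discs $\{|z|\le2\}$, over neighborhoods of which $L$ is trivialized and $s_0$ has no zero but $\zeta_j$. Outside the union of the discs $\{|z|<1\}$ the norm $|s|$ is bounded below uniformly for $s$ near $s_0$. In the $j$-th disc write $s$ as a function $f(z)$. The factor between $|f|$ and the norm $|s|$ is bounded above and below. For $s$ near $s_0$ we have $|f|\ge c>0$ on $1\le|z|\le2$, with $c$ independent of $s$, and by Rouché $f$ has exactly $\mu_j$ zeros $\alpha_i$ in $|z|<1$. The function $f/\prod(z-\alpha_i)$ is holomorphic and zero-free on $|z|\le2$. On $|z|=2$ its modulus is $\ge c\,3^{-\mu_j}$, hence also on $|z|\le2$ by the minimum principle. So $|f|\ge c\,3^{-\mu_j}\prod|z-\alpha_i|$ there.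 Finally $\int_{|z-\alpha|<1}\log|z-\alpha|^2dx\,dy=4\pi\int_0^1r\log r\,dr=-\pi$, and $\log|z-\alpha|^2\ge0$ outside this disc. As the density of $\nu$ is bounded, $\int_{|z|\le1}\log|z-\alpha|^2d\nu$ is bounded below uniformly in $\alpha$. $\square$

**Lemma 5 (balancing).** Let $W\ne0$ be a subspace of $H^0(C,E)$ with $w=\dim W$, $\rho=\operatorname{rk}W$, and suppose
$$\frac{\operatorname{rk}W'}{\dim W'}>\frac\rho w\qquad\text{for all }0\ne W'\subsetneq W.\tag{8}$$
Let $\nu$ be a probability measure with bounded density. Then there is a Hermitian inner product on $W$ such that the projections $P(x)$ onto $K_x^\perp$ satisfy $\int P\,d\nu=\frac\rho w\,\mathrm{Id}$.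

**Proof.** The plan is to minimize a function $\Phi$ on the space of inner products whose critical points are the balanced ones.

**Step 1: the function $\Phi$.** Fix an inner product $h_0$ on $W$. For an $h_0$-orthonormal basis $(e_i)$ and $I\subset\{1,\dots,w\}$ with $|I|=\rho$, let $s_I=\bigwedge_{i\in I}\mathrm{ev}(e_i)\in H^0(C,\det E_W)$. The $s_I$ have no common zero, because $W$ generates $E_W$. Give $\det E_W$ the smooth metric with $\sum_I|s_I|^2=1$. It does not depend on the orthonormal basis, since a unitary change of basis acts unitarily on $\wedge^\rho W$. An inner product $h$ with $\det h=1$ relative to $h_0$ can be diagonalized as $h(e_i,e_i)=e^{a_i}$ in an $h_0$-orthonormal basis, with $a_1\le\dots\le a_w$, $\sum a_i=0$. Put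
$$\Phi(h)=\int\log\Big(\sum_I|s_I|^2e^{-a_I}\Big)d\nu,\qquad a_I=\sum_{i\in I}a_i .$$
At each $x$ evaluation gives a nonzero linear functional $\wedge^\rho W\to\det E_{W,x}$ with values $s_I(x)$ on the basis $e_I=\bigwedge_{i\in I}e_i$, and $e_I$ has $h$-norm squared $e^{a_I}$. So $\sum_I|s_I|^2e^{-a_I}$ is the squared norm of this functional with respect to $h$, and its squared norm with respect to $h_0$ is $1$. Hence the argument of the logarithm is independent of the choice of eigenbasis. It is a positive function of $(h,x)$, smooth in both variables: in a fixed basis of $\wedge^\rho W$ it is a quadratic expression in the inverse of the Gram matrix of $\wedge^\rho h$. As $C$ is compact we may differentiate under the integral, and $\Phi$ is smooth. Replacing $h_0$ by another inner product of determinant one relative to it changes the metric on $\det E_W$ by a function of $x$ only, hence changes $\Phi$ by a constant.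

**Step 2: $\Phi$ is proper, so it has a minimum.** Let $h_k$ leave all compact sets. As $\sum a_i^k=0$, this means that $\delta_k=a_w^k-a_1^k\to\infty$. Pass to a subsequence such that the $h_0$-orthonormal eigenbases $e^k$ converge to a basis $e^\infty$. Let $W_i=\langle e_1^\infty,\dots,e_i^\infty\rangle$, $\rho_i=\operatorname{rk}W_i$, $\rho_0=0$, and $I=\{i:\rho_i>\rho_{i-1}\}$. The rank grows by at most one at each step, so $|I|=\rho$, and the sections $e_i^\infty$, $i\in I$, are generically independent. Thus $s_I^\infty\not\equiv0$, where $s_I^\infty$ and $s_I^k$ are formed with $e^\infty$ and $e^k$, and $s_I^k\to s_I^\infty$. Lemma 4, applied to the compact set consisting of $s_I^\infty$ and the $s_I^k$ with $k$ large, bounds $\int\log|s_I^k|^2d\nu$ from below. Keeping only the term $I$ in the sum we get $\Phi(h_k)\ge-a_I^k-c$ with $c$ independent of $k$.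

Now sum by parts. Since $a_I=\sum_ia_i(\rho_i-\rho_{i-1})=\rho\,a_w-\sum_{i<w}\rho_i(a_{i+1}-a_i)$ and $0=\sum a_i=w\,a_w-\sum_{i<w}i(a_{i+1}-a_i)$,
$$-a_I^k=\sum_{i<w}(a_{i+1}^k-a_i^k)\Big(\rho_i-\frac{i\rho}w\Big)\ \ge\ \frac{\delta_k}w .$$
Indeed each bracket is positive by (8) applied to $W_i$, and it lies in $\frac1w\mathbb Z$, so it is $\ge\frac1w$. Hence $\Phi(h_k)\to\infty$, and $\Phi$ attains a minimum.

**Step 3: a minimum is balanced.** Take the minimizer as the new reference $h_0$. By the last remark of Step 1, $h_0$ is then a minimum of $\Phi$. Let $D$ be a traceless Hermitian endomorphism, with $h_0$-orthonormal eigenbasis $(e_i)$ and eigenvalues $D_i$, and put $D_I=\sum_{i\in I}D_i$. The derivative of $\Phi$ along $a_i=tD_i$ at $t=0$ vanishes. As $\sum|s_I|^2=1$, this says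
$$0=\int\sum_I|s_I|^2D_I\,d\nu .$$
We claim that $\sum_I|s_I|^2D_I=\operatorname{tr}(PD)$ at every $x$. In coordinates $(e_i)$ let $B$ be the $\rho\times w$ matrix of $W\to E_{W,x}$ and let $F$ be a $w\times\rho$ matrix whose columns are an orthonormal basis of $K_x^\perp$, so $F^*F=I$ and $P=FF^*$. Then $B=BP=(BF)F^*$, so the maximal minors are related by $B_I=\det(BF)\,\overline{F_I}$. Up to a trivialization of $\det E_{W,x}$, $s_I(x)$ is $B_I$. Since $\sum|s_I|^2=1$ and $\sum|F_I|^2=\det(F^*F)=1$, we get $|s_I|^2=|F_I|^2$. By Cauchy–Binet $\sum_I|s_I|^2e^{tD_I}=\det(F^*e^{tD}F)$, and differentiating at $t=0$ gives $\sum_I|s_I|^2D_I=\operatorname{tr}(F^*DF)=\operatorname{tr}(PD)$.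

So $\operatorname{tr}\big(D\int P\,d\nu\big)=0$ for every traceless Hermitian $D$. Therefore $\int P\,d\nu$ is a scalar matrix, and its trace is $\rho$. $\square$

## 5. Spaces of sections on a curve with $\mathcal P(\kappa)$

**Proposition 6.** Let $C$ satisfy $\mathcal P(\kappa)$ and let $0\ne V\subset H^0(C,E)$. There is $0\ne W\subset V$ with $\frac{\operatorname{rk}W}{\dim W}\le\frac{\operatorname{rk}V}{\dim V}$ and
$$\deg E_W\ \ge\ \kappa\,\operatorname{rk}W\Big(1-\frac{\operatorname{rk}W}{\dim W}\Big).\tag{9}$$

**Proof.** Among the nonzero subspaces of $V$ choose $W$ minimizing $\operatorname{rk}W/\dim W$, and of minimal dimension among the minimizers. A nonzero proper subspace of $W$ has strictly larger ratio, so (8) holds. Take the inner product of Lemma 5 for the measure $\nu$ of $\mathcal P(\kappa)$, and let $w=\dim W$, $\rho=\operatorname{rk}W$. Apply (2) to each entry of $P$ in an orthonormal basis and add. The mean of $P$ is $\frac\rho wI$ and $\|P\|^2=\rho$, so the total variance is $\rho-\big\|\frac\rho wI\big\|^2=\rho-\frac{\rho^2}w$. With (1),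
$$4\pi\deg E_W=\int_C|\nabla P|^2\ \ge\ 4\pi\kappa\Big(\rho-\frac{\rho^2}w\Big).\qquad\square$$

In Example 3 the subspace found is $W=H^0(\mathcal O(1))$, and (9) reads $1\ge1$.

**Corollary 7.** If $C$ satisfies $\mathcal P(\kappa)$, then $\operatorname{gon}(C)\ge\kappa/2$.

**Proof.** Let $V$ be a base-point-free pencil of degree $\operatorname{gon}(C)$, so $\dim V=2$ and $\operatorname{rk}V=1$. Its one-dimensional subspaces have ratio $1>\frac12$, so $W=V$ in Proposition 6, and $\operatorname{gon}(C)=\deg E_V\ge\kappa(1-\frac12)$. $\square$

To use (9) against the bundles $E_n$ we need an upper bound for slopes. The slope of a nonzero bundle is its degree divided by its rank.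

**Lemma 8.** Let $\pi:H\to C$ be a morphism of degree $m$ of smooth projective curves over $\mathbb C$ and $L$ a line bundle on $H$. Every nonzero subsheaf of $\pi_*L$ has slope $\le\frac{\deg L}m$.

**Proof.** Let $M\subset\pi_*L$ be the maximal destabilizing subsheaf (the whole bundle, if $\pi_*L$ is semistable). It is semistable and has the largest slope $\mu$ among nonzero subsheaves. We claim that $\pi^*M$ is semistable, of slope $m\mu$ (Lazarsfeld, *Positivity II*, Lemma 6.4.12). Let $q:H'\to C$ be a Galois closure of $\pi$. A destabilizing subsheaf of $\pi^*M$ would pull back to one of $q^*M$, so it suffices that $q^*M$ is semistable. If it is not, its maximal destabilizing subbundle $N$ is unique, hence invariant under the Galois group. At the generic point Galois descent shows that $N$ comes from a subspace of the generic fibre of $M$, that is, from a subbundle $M'\subset M$. Both $N$ and $q^*M'$ are subbundles of $q^*M$ with the same generic fibre, so $N=q^*M'$. Then $\mu(M')=\mu(N)/\deg q>\mu(q^*M)/\deg q=\mu(M)$, contradicting the semistability of $M$.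

The inclusion $M\to\pi_*L$ corresponds by adjunction to a nonzero map $\pi^*M\to L$. Its image has rank $1$ and degree $\le\deg L$, and as a quotient of the semistable bundle $\pi^*M$ it has degree $\ge m\mu$. So $m\mu\le\deg L$. $\square$

**Proposition 9.** In the situation of Section 3, for $0\le n\le d-1$,
$$r_n\ \ge\ N_n\Big(1-\frac{nd}{\kappa m}\Big).\tag{10}$$

**Proof.** For $n\le d-1$ no nonzero form of degree $n$ vanishes on $H$, so $S_n\subset H^0(H,\mathcal O_H(n))=H^0(C,E_n)$, a space of dimension $N_n$ and rank $r_n$. Proposition 6 gives $W\subset S_n$ with
$$\frac{\deg E_W}{\operatorname{rk}W}\ \ge\ \kappa\Big(1-\frac{\operatorname{rk}W}{\dim W}\Big)\ \ge\ \kappa\Big(1-\frac{r_n}{N_n}\Big).$$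
Here $E_W$ is a subsheaf of $E_n=\pi_*\mathcal O_H(n)$, so by Lemma 8 its slope is at most $\frac{nd}m$. $\square$

**A check on the hyperelliptic example.** There $d=2g+2$, $m=g+1$, and $r_1=2$ because $D_c$ is collinear. The proof of (10) uses only $\mathcal P(\kappa)$ and Section 3, and with $n=1$ it reads $2\ge3(1-\frac2\kappa)$, i.e. $\kappa\le6$. This is consistent with Corollary 7, which gives $\kappa\le4$ when the gonality is $2$. So collinear fibres are incompatible with a large spectral gap here, as they should be.

**Proposition 10.** In the situation of Theorem A and Section 3, $\kappa\ge128$ and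
$$d\ \ge\ \frac\kappa2+1,\qquad\text{hence } d\ge65.\tag{11}$$

**Proof.** Condition (3) gives $\kappa^2\ge128\kappa$, so $\kappa\ge128$. Projection from a point of the smooth plane curve $H$ is a map $f:H\to\mathbb P^1$ of degree $d-1$. The divisors $\pi_*f^{-1}(t)$ on $C$ are effective of degree $d-1$, and linearly equivalent to each other: if $u$ is a function on $H$ with divisor $f^{-1}(t)-f^{-1}(t')$, its norm to $C$ has divisor $\pi_*f^{-1}(t)-\pi_*f^{-1}(t')$. They are not constant in $t$, since a given $c\in C$ lies only in those with $t\in f(\pi^{-1}(c))$, a finite set. So $C$ carries a nonconstant function of degree $\le d-1$, and Corollary 7 gives $d-1\ge\operatorname{gon}(C)\ge\frac\kappa2$. $\square$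

## 6. Uniform position of the points of $D_c$

Inequality (10) gives a quadratic lower bound for $r_n$, but only as long as $\frac{nd}{\kappa m}$ stays below $1$. To continue up to $r_{n_0}=m$ we use that $\Pi$ is *general*: no subset of $D_c$ is distinguished.

**Proposition 11.** The monodromy group of $I\to T$ is the full symmetric group $\mathfrak S_m$.

**Proof.** We may assume $m\ge2$. Fix a general $c$, let $T_c$ be the slice of $T$ over $c$ (a nonempty open set of planes), and $I_c=I|_{T_c}$. The monodromy group $G$ of $I_c\to T_c$ is contained in that of $I\to T$, so it suffices that $G=\mathfrak S_m$. This is Harris's theorem (see Arbarello–Cornalba–Griffiths–Harris, *Geometry of Algebraic Curves I*, Ch. III §1). Here is the argument.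

**Step 1: $G$ is doubly transitive.** The variety $\{(x,y,\Pi):x\ne y\in F_c^\circ\cap\Pi,\ \Pi\in T_c\}$ of ordered pairs in the fibres is open in a $\mathbb P^1$-bundle over $\{(x,y)\in F_c^\circ\times F_c^\circ:x\ne y\}$, because the planes through two distinct points form a $\mathbb P^1$. It is nonempty and irreducible, hence connected. So $G$ is transitive on ordered pairs of distinct points.

**Step 2: $G$ contains a transposition.** We look for a pencil of planes in which exactly one pair of points comes together. Since $F_c$ meets a plane of $T_c$ in $m\ge2$ points, transversally, it is a curve of degree $m\ge2$, not a line.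

First choose a point $o\in\mathbb P^3$, outside $F_c$, lying on some plane of $T_c$, and outside the tangent line at $x$ and the cone over $F_c$ with vertex $x$, for some fixed $x\in F_c^\circ$. A general $o$ will do. The line $ox$ meets $F_c$ only at $x$ and is not tangent there. So the projection from $o$ maps $F_c$ onto a plane curve $F'$ in such a way that one point of $F_c$, lying on a smooth branch, is the only point over its image and is unramified; hence the projection $F_c\to F'$ is birational, and $F'$ has degree $m\ge2$. Next choose a general point $q$ of the plane. It corresponds to a line $\ell\ni o$, and projecting $F'$ from $q$ amounts to cutting $F_c$ with the pencil of planes through $\ell$. As the planes of $T_c$ through $o$ are dense among the planes through $o$, this pencil meets $T_c$ for general $q$.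

We claim that the following lines in the plane are finite in number:

* the tangent lines at flexes;
* the lines tangent to $F'$ at two or more smooth points;
* the lines tangent at a smooth point and passing through a singular point of $F'$;
* the tangent lines to branches of $F'$ at singular points.

The last is clear. Write $F'$ locally at a smooth point as $v=v(u)$ in affine coordinates. Flexes are given by $v''=0$, and this does not hold identically since $F'$ is not a line, so there are finitely many flexes. The tangent line at the point with parameter $u$ is $\{V=\sigma U+b\}$ with $\sigma=v'$, $b=v-uv'$, so $d\sigma=v''du$ and $db=-u\,v''du$. In particular the dual curve $F'^\vee$ (the closure of the set of tangent lines at smooth points) is indeed a curve. At a smooth point of $F'^\vee$ that comes from a non-flex, the tangent direction $db/d\sigma=-u$ determines $u$, and then $v=\sigma u+b$. So a line that is a smooth point of $F'^\vee$ and not tangent at any flex is tangent at only one smooth point of $F'$. The remaining lines are finite in number. Finally, if infinitely many tangent lines passed through a point $s$, the projection of $F'$ from $s$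 would be ramified at infinitely many points, hence constant in characteristic $0$, and $F'$ would be a line.

The lines through $q$ form a line in the dual plane. For general $q$ it avoids this finite set, and it meets the curve $F'^\vee$. A point of $F'^\vee$ outside the finite set is the tangent line at a smooth point of $F'$. So, with also $q\notin F'$, some line through $q$ is simply tangent to $F'$ at exactly one point and meets $F'$ transversally at $m-2$ other smooth points. Let $\tilde F_c$ be the normalization of $F_c$, which is also that of $F'$. The map $\tilde F_c\to\mathbb P^1$ given by the pencil has a branch point whose fibre consists of one simple ramification point and $m-2$ unramified points. The pencil meets $T_c$ in a nonempty Zariski open subset of $\mathbb P^1$, over which $I_c$ is the restriction of $\tilde F_c$. A small loop in it around the branch point acts as a transposition.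

**Step 3: conclusion.** Conjugating this transposition by the doubly transitive group $G$ gives all transpositions, so $G=\mathfrak S_m$. $\square$

**Proposition 12 (uniform position).** For general $\Pi$ and general $c$, all subsets $\Gamma\subset D_c$ of the same cardinality have the same $h_\Gamma(n)$, for each $n$.

**Proof.** By Proposition 11 the étale cover $I^{(j)}\to T$ of $j$-element subsets of the fibres is connected. It is smooth, hence irreducible. On it $h_\Gamma(n)$ is the rank of an evaluation map from $H^0(\mathbb P^3,\mathcal O(n))$ to a bundle of rank $j$, so it is lower semicontinuous, and it takes its maximal value off a proper closed subset. The image of this subset in $T$ is a proper closed subset, since the cover is finite. Only finitely many pairs $(j,n)$ matter, because $j\le m$, and for $n\ge m-1$ every subset imposes independent conditions. $\square$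

Fix from now on a plane $\Pi$ that is general also for this statement.

**Corollary 13.** Every subset of $D_c$ ($c$ general) with at most $r_n$ points imposes independent conditions in degree $n$. Moreover $r_{a+b}\ge\min(m,\,r_a+r_b-1)$ for $a,b\ge0$, and
$$r_{jn}\ \ge\ \min\big(m,\ j(r_n-1)+1\big)\qquad(j\ge0).\tag{12}$$

**Proof.** Some $r_n$ points of $D_c$ impose independent conditions in degree $n$, hence by Proposition 12 so do any $r_n$ points, and then any fewer.

For the second statement, let $\Gamma\subset D_c$ have $\min(m,r_a+r_b-1)$ points and let $y\in\Gamma$. Split $\Gamma\setminus\{y\}$ into a set $A$ of at most $r_a-1$ points and a set $B$ of at most $r_b-1$ points. Then $A\cup\{y\}$ has at most $r_a$ points, so some form of degree $a$ vanishes on $A$ but not at $y$. Likewise some form of degree $b$ vanishes on $B$ but not at $y$. Their product separates $y$ from the rest of $\Gamma$ in degree $a+b$. So $\Gamma$ imposes independent conditions in degree $a+b$, and $r_{a+b}\ge|\Gamma|$.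

Finally (12) holds for $j=0$ because $r_0=1$. Inductively, $r_{(j+1)n}\ge\min(m,r_{jn}+r_n-1)\ge\min\big(m,(j+1)(r_n-1)+1\big)$, using $r_n\ge1$. $\square$

## 7. The degree $\lfloor \kappa m/2d\rfloor$

We have (4), (6), (10), (11) and (12), and it remains to choose the degree in which to apply (10). That inequality gives at least half of the maximum, $r_n\ge\frac12N_n$, as long as $\frac{nd}{\kappa m}\le\frac12$ and $n\le d-1$. So put
$$x=\frac{\kappa m}d,\qquad n=\lfloor x/2\rfloor .$$

**Claim: $n\le d-1$.** *This makes (10) available in degree $n$.* Otherwise $d-1\le\frac x2$, so $\frac{(d-1)d}{\kappa m}=\frac{d-1}x\le\frac12$, and (10) in degree $d-1$ gives $m\ge r_{d-1}\ge\frac12N_{d-1}=\frac{d(d+1)}4$. Then (4) gives $g-1\le\frac{d(d-3)}{2m}\le\frac{2(d-3)}{d+1}<2$, contradicting $g\ge3$.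

## 8. The contradiction

**Case I: $n\ge1$.** *First we bound $m$.* By (10), $r_n\ge\frac12N_n$, since $\frac{nd}{\kappa m}=\frac nx\le\frac12$. So
$$(n+1)(n+2)=2N_n\le4r_n\le4m,\qquad\text{whence } n<2\sqrt m .$$
From $\frac x2<n+1\le2n$ we get $n>\frac x4=\frac{\kappa m}{4d}$. Hence $\frac{\kappa m}{4d}<2\sqrt m$, that is,
$$\sqrt m<\frac{8d}\kappa,\qquad m<\frac{64d^2}{\kappa^2},\qquad n<\frac{16d}\kappa .$$

*Next we find a low degree in which $D_c$ imposes independent conditions.* We have
$$r_n-1\ \ge\ \frac{(n+1)(n+2)}4-1=\frac{n^2+3n-2}4\ \ge\ \frac{n^2}4>0 .$$
Let $j=\big\lceil\frac{m-1}{r_n-1}\big\rceil$ and $n_0=jn$. Then $j(r_n-1)+1\ge m$, so $r_{n_0}=m$ by (12). Moreover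
$$n_0\ \le\ \Big(\frac{m-1}{r_n-1}+1\Big)n\ \le\ \frac{4m}n+n\ <\ \frac{16d}\kappa+\frac{16d}\kappa=\frac{32d}\kappa ,$$
where $\frac{4m}n<\frac{16d}\kappa$ because $n>\frac{\kappa m}{4d}$.

*Finally we insert both into (6).* In degree $n_0$ it gives
$$\frac{64d^2}{\kappa^2}(g-1)\ >\ m(g-1)\ \ge\ d\Big(\frac{d-3}2-n_0\Big)\ >\ \frac{d^2}2-\frac{3d}2-\frac{32d^2}\kappa .$$
Divide by $d^2$. Since $d\ge65$ by (11), $\frac3{2d}<\frac14$, so $\frac14<\frac{64(g-1)}{\kappa^2}+\frac{32}\kappa$. That is, $\kappa^2<256(g-1)+128\kappa$, contradicting (3).

**Case II: $n=0$.** *Here $m$ is so small that the elementary inequality (7) suffices.* We have $\frac x2<1$, so $m<\frac{2d}\kappa$. By (7), $\frac{d-1}2\le m+\frac{m(g-1)}d$. Hence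
$$\frac{d-1}2\ <\ \frac{2d}\kappa+\frac{2(g-1)}\kappa\ \le\ \frac d{64}+\frac\kappa{128}-1 .$$
In the last step $\frac{2d}\kappa\le\frac d{64}$ because $\kappa\ge128$, and $2(g-1)\le\frac{\kappa^2-128\kappa}{128}$ by (3). So $\frac{31}{64}d<\frac\kappa{128}-\frac12$. But $d>\frac\kappa2$ by (11), so $\frac{31}{64}d>\frac{31}{128}\kappa$. This is a contradiction.

This proves **Theorem A**. $\square$

## 9. The spectral gap of $X_0(p)$

**Recall.** Let $\Gamma_0(p)\subset SL_2(\mathbb Z)$ be the group of matrices that are upper triangular modulo the prime $p$, of index $p+1$. It acts on the upper half-plane $\mathbb H$. Put $Y=\Gamma_0(p)\backslash\mathbb H$. The curve $C=X_0(p)(\mathbb C)$ is the compactification of $Y$ by two cusps. The hyperbolic measure $dA$ on $Y$ has total mass $A=\frac\pi3(p+1)$, because $SL_2(\mathbb Z)\backslash\mathbb H$ has area $\frac\pi3$. The genus is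
$$g=\frac{p+1}{12}-\frac{\nu_2}4-\frac{\nu_3}3,\qquad 0\le\nu_2,\nu_3\le2,$$
where $\nu_2,\nu_3$ count elliptic points. So for $p>10^5$ we have $3\le g\le\frac{p+1}{12}$.

**Proposition 14.** For every prime $p>10^5$ the curve $X_0(p)_{\mathbb C}$ satisfies $\mathcal P(\kappa)$ with $\kappa=\frac{p+1}{65}$, and (3) holds strictly.

**Proof.**

**Step 1: a Poincaré inequality for the hyperbolic measure.** Let $f$ be smooth on $C$ with $dA$-mean $\bar f$. To avoid elliptic points we pass to $M'=\Gamma(3p)\backslash\mathbb H$, where $\Gamma(3p)\subset\Gamma_0(p)$ is the principal congruence subgroup. It is torsion-free, so $M'$ is a complete hyperbolic surface of finite area. Its compactification maps holomorphically to $C$. So the pullback $u$ of $f-\bar f$ to $M'$ is smooth and bounded, has mean $0$, and has finite energy by conformal invariance.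

We need $u$ to be in the form domain of the Laplacian. Fix $o\in M'$ and put $\chi_R=\max\big(0,\min(1,2-\operatorname{dist}(o,\cdot)/R)\big)$. Since $M'$ is complete this has compact support, $0\le\chi_R\le1$, $\chi_R\to1$ and $|\nabla\chi_R|\le\frac1R$. Then
$$\|\nabla(\chi_Ru)-\nabla u\|_{L^2}\le\|(1-\chi_R)\nabla u\|_{L^2}+\tfrac1R\|u\|_{L^2}\to0,$$
and $\chi_Ru\to u$ in $L^2$. So compactly supported Lipschitz functions converge to $u$ in $H^1$, and $u$ lies in the form domain.

By Selberg's theorem (*On the estimation of Fourier coefficients of modular forms*, 1965), for congruence subgroups the nonzero discrete eigenvalues are $\ge\frac3{16}$, and the continuous spectrum is $[\frac14,\infty)$. As $u$ is orthogonal to the constants, $\int_{M'}|\nabla u|^2\ge\frac3{16}\int_{M'}|u|^2dA$. Dividing by the degree of $M'\to Y$,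
$$\int_C|\nabla f|^2\ \ge\ \frac3{16}\int_Y|f-\bar f|^2dA .\tag{13}$$

**Step 2: a measure with bounded density.** The density of $dA$ is unbounded near the cusps (and possibly near elliptic points). Remove small discs around cusps and elliptic points, leaving $C_\varepsilon$ with $A(C_\varepsilon)\ge\frac{64}{65}A$, and set $\nu=1_{C_\varepsilon}dA/A(C_\varepsilon)$. This $\nu$ is a probability measure of bounded density. The variance is the minimum of $\int|f-c|^2d\nu$ over constants $c$, so with (13)
$$A(C_\varepsilon)\int_C\Big|f-\int f\,d\nu\Big|^2d\nu\ \le\ \int_Y|f-\bar f|^2dA\ \le\ \frac{16}3\int_C|\nabla f|^2 .$$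
Since $\frac3{16}\cdot\frac{64}{65}\cdot\frac\pi3(p+1)=4\pi\,\frac{p+1}{65}$, this is (2) with $\kappa=\frac{p+1}{65}$.

**Step 3: condition (3).** We have
$$256(g-1)+128\kappa<(p+1)\Big(\frac{256}{12}+\frac{128}{65}\Big)<23.31\,(p+1),\qquad\kappa^2=\frac{(p+1)^2}{4225}.$$
Since $4225\cdot23.31<98500<p+1$, (3) holds strictly. $\square$

## 10. From $\mathbb C$ to an arbitrary field $k$

**Proof of Theorem B.** $X_0(p)$ is a smooth projective geometrically irreducible curve over $\mathbb Q$ (Igusa, Shimura), whose complex points are the compactification of $\Gamma_0(p)\backslash\mathbb H$. If a surface as in the statement were birational to a normal surface $X\subset\mathbb P^3_k$, its map to $X_0(p)_k$ would transfer to $X$, still with irreducible general fibre. So suppose that $X=\{F=0\}\subset\mathbb P^3_k$ is normal with such a map $\varphi$. The form $F$ and the map $\varphi$ are defined over a field $k_0\subset k$ finitely generated over $\mathbb Q$. Choose an embedding $k_0\hookrightarrow\mathbb C$. It gives $X_{\mathbb C}=\{F=0\}\subset\mathbb P^3_{\mathbb C}$ and $\varphi_{\mathbb C}:X_{\mathbb C}\dashrightarrow X_0(p)_{\mathbb C}$. We check that the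 hypotheses survive.

**Normality.** By Lemma 2, normality of $X$ says that the common zero locus of $F$ and its partial derivatives has dimension $\le0$. This dimension is invariant under field extension, from $k_0$ to $k$ and from $k_0$ to $\mathbb C$. By Lemma 2 over $\mathbb C$, $X_{\mathbb C}$ is a normal surface.

**Irreducible general fibre.** Over the open set where $\varphi$ is defined, $\varphi_k$ (resp. $\varphi_{\mathbb C}$) is the base change of the map $\varphi_{k_0}$ over $k_0$. So its generic fibre is the base change of the generic fibre of $\varphi_{k_0}$ along $k_0(X_0(p))\subset k(X_0(p))$ (resp. $\subset\mathbb C(X_0(p))$). Geometric irreducibility is invariant under field extension, so it passes from $\varphi_k$ to $\varphi_{k_0}$ to $\varphi_{\mathbb C}$. Dominance is also preserved.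

By Proposition 14 the curve $X_0(p)_{\mathbb C}$ satisfies the hypotheses of Theorem A, which says that $X_{\mathbb C}$ and $\varphi_{\mathbb C}$ cannot exist. For the last sentence of Theorem B, apply this to the projection $X_0(p)\times D\to X_0(p)$, with $D=\mathbb P^1$ or any smooth projective curve. $\square$

## 11. Kodaira dimension, higher dimension, very general curves

The statements of this section are not used above.

**Kodaira dimension.** By Theorem B with $D$ rational, elliptic, or of genus $\ge2$, there are surfaces not birational to a normal surface in $\mathbb P^3$ of Kodaira dimension $-\infty$, $1$ and $2$.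

**All dimensions.** *For every $n\ge2$ and every prime $p>10^5$, no $n$-dimensional variety over $k$ with a dominant rational map to $X_0(p)$ with irreducible general fibre (e.g. $X_0(p)\times\mathbb P^{n-1}$) is birational to a normal hypersurface in $\mathbb P^{n+1}$.*

**Proof.** For $n=2$ this is Theorem B. Let $n\ge3$, let $X\subset\mathbb P^{n+1}$ be a normal hypersurface with such a map $\varphi$, and let $L$ be a general hyperplane. Then $X\cap L$ is irreducible (Bertini) and normal (Seidenberg). For general $c$ the closure $F_c$ of the fibre is irreducible of dimension $n-1\ge2$, so $F_c\cap L$ is irreducible of dimension $n-2$ for $L$ general (Bertini). The set of pairs $(L,c)$ for which this holds is constructible and dense, so for general $L$ it holds for general $c$. As $X$ is normal, the indeterminacy locus of $\varphi$ has dimension $\le n-2$, and it meets $L$ in dimension $\le n-3$. So the fibre of $\varphi|_{X\cap L}$ over a general $c$ is a nonempty open subset of $F_c\cap L$, hence irreducible. Thus $X\cap L\subset L\cong\mathbb P^n$ is a normal hypersurface with a map of the same kind, and we descend to $n=2$. $\square$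

**Very general curves.** *Let $k=\mathbb C$ and let $g$ be the genus of $X_0(p)$, $p>10^5$ prime. For a very general curve $C$ of genus $g$, no normal surface in $\mathbb P^3$ has a dominant rational map to $C$ with irreducible general fibre. In particular $C\times\mathbb P^1$ is not birational to a normal surface in $\mathbb P^3$.* (Very general means: outside a countable union of proper closed subsets of the moduli space $M_g$.)

**Proof.** Tricanonically embedded curves of genus $g$, together with degree-$d$ equations of normal surfaces and tuples of degree-$e$ forms defining such a map, form constructible sets $T_{d,e}$ ($d,e\in\mathbb N$) mapping to $M_g$. If the image of some $T_{d,e}$ were dense, it would contain a nonempty Zariski open subset of the irreducible variety $M_g$, and such a subset meets every nonempty Euclidean open set. But the curves covered by Theorem A contain a Euclidean neighborhood of $[X_0(p)]$. To see this, trivialize the Kuranishi family differentiably near $X_0(p)$ and keep the measure $\nu$. For nearby complex structures the Dirichlet energies are $\ge(1-\varepsilon)$ times the original ones, so $\mathcal P((1-\varepsilon)\kappa)$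 holds. Since (3) was strict, it persists for small $\varepsilon$. Hence the image of each $T_{d,e}$ lies in a proper closed subset, and there are countably many of them. $\square$

**Hyperbolic form of the hypothesis.** Let $C$ be compact of genus $g\ge3$, and let $\lambda_1$ be the first nonzero eigenvalue of its hyperbolic metric, whose area is $4\pi(g-1)$. With $\nu=\frac{dA}{4\pi(g-1)}$,
$$\int_C|\nabla f|^2\ \ge\ \lambda_1\int_C|f-\bar f|^2dA=4\pi\,\lambda_1(g-1)\int_C\Big|f-\int f\,d\nu\Big|^2d\nu ,$$
so $\mathcal P(\lambda_1(g-1))$ holds. Inserting $\kappa=\lambda_1(g-1)$ in (3) and dividing by $g-1$, we see that Theorem A applies whenever $\lambda_1^2(g-1)\ge256+128\lambda_1$.
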